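\title{A positive primitive formula with an undecidable extension problem for finite groups}

\begin{abstract}
A positive primitive formula $\phi(\bar x)$ in the language of groups is a finite system of equations with parameters $\bar x$. Given a finite group $G$ and a tuple $\bar a$ from $G$, one may ask whether the system has a solution in some finite group containing $G$. We show that this condition cannot always be expressed by a recursive set of quantifier-free formulas: there is a formula $\phi_0(x_1,x_2)$ for which no recursively enumerable set of first-order formulas expresses it. The proof writes an arbitrary finite presentation into the parameters of one fixed system of equations and then applies Slobodskoi's theorem on the universal theory of finite groups. We also show that a recursive set exists exactly when the extension problem is decidable, and that the extension problem for $\phi_0$ is many-one complete among all such problems.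
\end{abstract}

\section{Introduction}\label{sec:intro}

The language of groups has symbols for multiplication, inversion and the identity. In a group the equation $p=q$ is equivalent to $pq^{-1}=1$, so we write every atomic formula as $\theta=1$, where $\theta$ is a word in the variables and their inverses. A \emph{positive primitive} (p.p.) formula is a formula
\[
\phi(\bar x)\;=\;\exists\bar y\ \bigwedge_{l=1}^{m}\theta_l(\bar x,\bar y)=1 .
\]
Thus $H\models\phi(\bar a)$ says that a finite system of equations with parameters $\bar a$ has a solution in $H$. A system with no solution in a finite group $G$ may acquire one in a larger finite group. We put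
\[
S_\phi=\{(G,\bar a): G\text{ finite},\ \bar a\text{ from }G,\ H\models\phi(\bar a)\text{ for some finite group }H\ge G\},
\]
and call membership in $S_\phi$ the \emph{extension problem} for $\phi$. A set $\Psi(\bar x)$ of first-order formulas with free variables among $\bar x$ \emph{captures} $\phi$ if, for every finite group $G$ and every tuple $\bar a$ from $G$,
\[
G\models\textstyle\bigwedge\Psi(\bar a)\iff (G,\bar a)\in S_\phi .
\]
This paper answers the following question.

\begin{quote}
Is every positive primitive formula in the language of groups captured by a recursive set of quantifier-free formulas?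
\end{quote}

With $\Pi^0_1$ in place of recursive the statement is true; this is due to Hodges. Quantifier-free formulas are the natural ones to ask for, because membership of $(G,\bar a)$ in $S_\phi$ depends only on the subgroup generated by $\bar a$ (Lemma~\ref{lem:amalg}), and this subgroup is what a quantifier-free formula sees. The simplest cases suggest the answer yes. We write $x^y=y^{-1}xy$.

\begin{example}\label{ex:simple}
(a) Let $\phi(x)=\exists y\;y^2=x$. Embed $G$ diagonally in $(G\times G)\rtimes\langle\sigma\rangle$, where $\sigma$ exchanges the factors. Then $((a,1)\sigma)^2=(a,1)(1,a)=(a,a)$. So every pair $(G,a)$ lies in $S_\phi$, and the empty set captures $\phi$.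

(b) Let $\phi(x_1,x_2)=\exists y\;x_1^y=x_2$. Conjugate elements have the same order. Conversely, if $a_1,a_2\in G$ both have order $n$, then the right multiplications by $a_1$ and by $a_2$ are both products of $|G|/n$ disjoint $n$-cycles, so they are conjugate in $\operatorname{Sym}(G)$. Hence the recursive set $\{x_1^n=1\leftrightarrow x_2^n=1:n\ge1\}$ captures $\phi$.
\end{example}

In both cases an extension of order $2|G|^2$ or $|G|!$ suffices whenever any extension does, so a finite search decides the extension problem. This is what the question measures. By Theorem~\ref{thm:criterion} below, a recursive set captures $\phi$ exactly when $S_\phi$ is recursive. And $S_\phi$ is recursive exactly when a computable function of $|G|$ bounds the order of the smallest suitable $H$: such a bound gives a finite search, and a decision procedure tells us for which pairs to search, which yields the bound.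

\begin{theorem}\label{thm:main}
There is a p.p.\ formula $\phi_0(x_1,x_2)$ with two free variables that is not captured by any recursively enumerable set of first-order formulas. In particular, no recursive set of quantifier-free formulas captures $\phi_0$.
\end{theorem}

So the answer to the question is no. The next theorem describes the formulas for which it is yes.

\begin{theorem}\label{thm:criterion}
For each p.p.\ formula $\phi$ the following are equivalent:
\begin{enumerate}
\item[(a)] some recursive set of quantifier-free formulas captures $\phi$;
\item[(b)] some recursively enumerable set of first-order formulas captures $\phi$;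
\item[(c)] $S_\phi$ is recursive.
\end{enumerate}
In all cases some $\Pi^0_1$ set of quantifier-free formulas captures $\phi$ \textup{(Hodges)}.
\end{theorem}

A \emph{universal sentence} has the form $\forall\bar x\,\chi(\bar x)$ with $\chi$ quantifier-free. The \emph{universal theory of finite groups} is the set of universal sentences true in all finite groups, and $F$ denotes the set of the remaining universal sentences, those false in some finite group. The reducibilities $\le_m$ and $\le_T$ are recalled in Section~\ref{sec:conv}.

\begin{theorem}\label{thm:degree}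
The formula $\phi_0$ of Theorem~\ref{thm:main} can be chosen so that:
\begin{enumerate}
\item[(i)] $S_\phi\le_m S_{\phi_0}$ for every p.p.\ formula $\phi$, uniformly in $\phi$;
\item[(ii)] $S_{\phi_0}\equiv_m F$;
\item[(iii)] the universal theory of finite groups is Turing reducible to every set of first-order formulas that captures $\phi_0$.
\end{enumerate}
\end{theorem}

Apart from textbook facts, the proofs use one result from the literature.

\begin{theorem}[Slobodskoi \cite{Slobodskoi}]\label{thm:slob}
The universal theory of finite groups is not recursive.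
\end{theorem}

Theorem~\ref{thm:slob} concerns infinitely many sentences, with unboundedly many variables and with negations, while Theorem~\ref{thm:main} needs a single formula without negations. Section~\ref{sec:words} reduces $F$ to a problem about pairs $(R,w)$, where $R$ is a finite set of words and $w$ is a word, all in two letters. Section~\ref{sec:tape}, the heart of the paper, writes such a pair into the parameters of one fixed formula. Section~\ref{sec:criterion} proves Theorem~\ref{thm:criterion}, and Section~\ref{sec:proofs} assembles Theorems~\ref{thm:main} and~\ref{thm:degree}.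

\section{Conventions}\label{sec:conv}

\subsection*{Computability}
Finite groups are given by Cayley tables on $\{0,\dots,n-1\}$, and words and formulas are strings. A set of such objects is \emph{recursive} if an algorithm decides membership, \emph{recursively enumerable} (r.e.) if an algorithm halts exactly on its members, and $\Pi^0_1$ if its complement is r.e. A set is recursive if and only if it and its complement are r.e. Let $S\subseteq D$ and $S'\subseteq D'$, where $D,D'$ are recursive sets of admissible inputs. We write $S\le_m S'$ if there is a computable map $f\colon D\to D'$ with $x\in S\iff f(x)\in S'$, and $S\equiv_m S'$ if this holds in both directions. We write $S\le_T S'$ if an algorithm with an oracle for $S'$ decides $S$; this holds if and only if $S$ and its complement are r.e.\ relative to $S'$. If $S\le_m S'$ then $S\le_T S'$, and if moreover $S'$ is recursive then so is $S$. ``Uniformly in $\phi$'' means that one algorithm computes the reduction when it is given $\phi$ as an additional input. Truth of a first-order formula at a tuple of a finite group is decidable, since each quantifier ranges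 over a finite set.

\subsection*{Permutations and wreath products}
We write $[x,y]=x^{-1}y^{-1}xy=x^{-1}x^y$. Permutations act on the right, so $j\sigma$ is the image of $j$, and $\sigma\sigma'$ means first $\sigma$, then $\sigma'$. Two permutations of a finite set are conjugate if and only if they have the same cycle type. In a semidirect product $N\rtimes\Gamma$ formed from a right action, the conjugate $n^\gamma$ is the image of $n$ under $\gamma$.

For a group $K$ and a finite set $\Omega$, let $K^\Omega$ be the group of functions $\Omega\to K$ under pointwise multiplication. The group $\operatorname{Sym}(\Omega)$ acts on it by $f^\sigma(j\sigma)=f(j)$, and $K\wr\operatorname{Sym}(\Omega)=K^\Omega\rtimes\operatorname{Sym}(\Omega)$. For $k\in K$ and $j\in\Omega$ let $k_{(j)}\in K^\Omega$ have value $k$ at $j$ and value $1$ elsewhere. The definitions give, for $f\in K^\Omega$ and $\sigma\in\operatorname{Sym}(\Omega)$: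
\begin{enumerate}
\item[(W1)] $(k_{(j)})^\sigma=k_{(j\sigma)}$ and $(k_{(j)})^f=(k^{f(j)})_{(j)}$.
\item[(W2)] $f$ commutes with $\sigma$ if and only if $f(j\sigma)=f(j)$ for all $j$. So constant functions commute with all permutations. If $f$ is trivial on $J\subseteq\Omega$, then $f$ commutes with every permutation that fixes all points outside $J$, and with every $k_{(j)}$, $j\in J$.
\item[(W3)] An embedding $K\to K'$ induces an embedding $K\wr\operatorname{Sym}(\Omega)\to K'\wr\operatorname{Sym}(\Omega)$ that fixes each permutation.
\end{enumerate}

\section{Capturing sets and the extension problem}\label{sec:criterion}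

Throughout this section $\phi(\bar x)$ is an arbitrary p.p.\ formula.

\begin{lemma}\label{lem:re}
The set $S_\phi$ is r.e. If a set $\Psi$ of first-order formulas captures $\phi$, then $S_\phi\le_T\Psi$; if $\Psi$ is r.e., then $S_\phi$ is recursive.
\end{lemma}

\begin{proof}
Given $(G,\bar a)$, run through all finite groups $H$ and embeddings $G\to H$, and halt when $\phi$ holds in $H$ at the image of $\bar a$. This halts exactly on $S_\phi$. If $\Psi$ captures $\phi$, then $(G,\bar a)\notin S_\phi$ if and only if some $\psi\in\Psi$ is false at $\bar a$ in $G$. Listing $\Psi$ and testing each member shows that the complement of $S_\phi$ is r.e.\ relative to $\Psi$, and r.e.\ outright if $\Psi$ is r.e.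
\end{proof}

To build a capturing set of quantifier-free formulas we must know that $G$ matters only through $\langle\bar b\rangle$. The difficulty is that a finite extension $H$ of $\langle\bar b\rangle$ need not contain $G$; we place $G$ and $H$ in one symmetric group.

\begin{lemma}\label{lem:amalg}
For a finite group $G$ and a tuple $\bar b$ from $G$, $(G,\bar b)\in S_\phi$ if and only if $(\langle\bar b\rangle,\bar b)\in S_\phi$.
\end{lemma}

\begin{proof}
An extension of $G$ is an extension of $B=\langle\bar b\rangle$, which gives one direction. Conversely, let $H\ge B$ be finite with $H\models\phi(\bar b)$. Let $X$ be a free $G$-set with $|H|$ orbits and $X'$ a free $H$-set with $|G|$ orbits (free means that point stabilizers are trivial). Both have $|G||H|$ points, and both are free as $B$-sets, so each is a disjoint union of $|G||H|/|B|$ copies of the regular $B$-set. Identify $X'$ with $X$ by an isomorphism of $B$-sets. Then $G$ and $H$ act faithfully on $X$, and the two actions of $B$ coincide. So $G$ and $H$ embed in $\operatorname{Sym}(X)$ by maps that agree on $B$. The witnesses for $\phi(\bar b)$ in $H$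 are witnesses in $\operatorname{Sym}(X)$, a finite extension of $G$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
The implication (a)$\Rightarrow$(b) is immediate, and (b)$\Rightarrow$(c) is part of Lemma~\ref{lem:re}. We construct a set $\Psi$ of quantifier-free formulas that captures $\phi$, is always $\Pi^0_1$, and is recursive when $S_\phi$ is. The idea is to forbid, one at a time, every isomorphism type of $(\langle\bar b\rangle,\bar b)$ outside $S_\phi$.

Call $(A,\bar a)$ a \emph{marked group} if $A$ is a finite group on $\{0,\dots,n-1\}$ generated by the tuple $\bar a$, of the length of $\bar x$. For $g\in A$ let $v_g(\bar x)$ be the first word, ordered by length and then lexicographically, with $v_g(\bar a)=g$. Put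
\[
\chi_{A,\bar a}(\bar x)\;=\;\bigwedge_{g,h}v_gv_h=v_{gh}\ \wedge\ \bigwedge_i x_i=v_{a_i}\ \wedge\ \bigwedge_{g\ne h}v_g\ne v_h .
\]
We claim that $G\models\chi_{A,\bar a}(\bar b)$ if and only if $\bar a\mapsto\bar b$ extends to an isomorphism $A\to\langle\bar b\rangle$. If $\chi_{A,\bar a}(\bar b)$ holds, then $g\mapsto v_g(\bar b)$ is a homomorphism by the first group of conjuncts, sends $a_i$ to $b_i$ by the second and is injective by the third; its image is a subgroup of $\langle\bar b\rangle$ containing $\bar b$, hence all of $\langle\bar b\rangle$. If $\eta$ is such an isomorphism, then $v_g(\bar b)=\eta(v_g(\bar a))=\eta(g)$, and every conjunct holds.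

Let $\Psi=\{\neg\chi_{A,\bar a}:(A,\bar a)\text{ a marked group not in }S_\phi\}$. By the claim, $G\models\bigwedge\Psi(\bar b)$ if and only if $(\langle\bar b\rangle,\bar b)$ is isomorphic to no marked group outside $S_\phi$. Since $(\langle\bar b\rangle,\bar b)$ is isomorphic to some marked group and $S_\phi$ is closed under isomorphism, this says $(\langle\bar b\rangle,\bar b)\in S_\phi$, which by Lemma~\ref{lem:amalg} says $(G,\bar b)\in S_\phi$. So $\Psi$ captures $\phi$.

The formula $\chi_{A,\bar a}$ has at least $|A|^2$ conjuncts, so $|A|$ is bounded by its length. Given a formula $\psi$, we can therefore find all marked groups with $\psi=\neg\chi_{A,\bar a}$. If there are none, $\psi\notin\Psi$. Any two of them are isomorphic: if $\chi_{A,\bar a}=\chi_{A',\bar a'}$ then $A'\models\chi_{A,\bar a}(\bar a')$, and the claim applies. So $\psi\in\Psi$ if and only if the first such marked group is not in $S_\phi$. Since $S_\phi$ is r.e., $\Psi$ is $\Pi^0_1$, and $\Psi$ is recursive if $S_\phi$ is.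
\end{proof}

It remains to find a p.p.\ formula whose extension problem is not recursive.

\section{Equations and one inequation in finite groups}\label{sec:words}

Let $E$ be the set of pairs $(R,w)$, where $R$ is a finite set of words and $w$ is a word in finitely many variables $\bar x$, such that some finite group contains a tuple $\bar q$ with $r(\bar q)=1$ for all $r\in R$ and $w(\bar q)\ne1$. A tuple with $r(\bar q)=1$ for all $r\in R$ is a \emph{solution of $R$}. Let $E_2$ be the set of pairs in $E$ whose words involve only $x_1,x_2$. For example, $(\emptyset,x_1)\in E$ and $(\emptyset,1)\notin E$. We show that $F\equiv_m E$, that every $S_\phi$ reduces to $E$, and that $E$ reduces to $E_2$.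

\subsection*{Merging inequations}
Universal sentences and embeddings both lead to several conditions $w_j\ne1$ at once, while $E$ allows one. If $[w_1,w_2]\ne1$ then both $w_1$ and $w_2$ are nontrivial, but the converse fails when they commute. Conjugating $w_2$ by a new variable and enlarging the group repairs this.

\begin{lemma}\label{lem:merge}
From a finite set $R$ of words and words $w_1,\dots,w_N$ with $N\ge1$ one can compute a word $W$ such that $(R,W)\in E$ if and only if some finite group has a solution of $R$ at which all $w_j$ are nontrivial.
\end{lemma}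

\begin{proof}
Take new variables $v_2,\dots,v_N$, put $W_1=w_1$ and $W_{j+1}=[W_j,w_{j+1}^{v_{j+1}}]$, and let $W=W_N$. If $W_{j+1}\ne1$ at some tuple, then $W_j\ne1$ and $w_{j+1}\ne1$ there. Descending from $j+1=N$, we see that $W\ne1$ forces all $w_j\ne1$.

Conversely, take a solution of $R$ in a finite group $Q$ with all $w_j\ne1$, and embed $Q$ in $\operatorname{Sym}(X)$ with $X$ finite and $|X|\ge5$ (add fixed points to the regular representation). The normal subgroups of $\operatorname{Sym}(X)$ are $1$, $\operatorname{Alt}(X)$ and $\operatorname{Sym}(X)$. The centralizer of $\operatorname{Alt}(X)$ is normal and does not contain the nonabelian group $\operatorname{Alt}(X)$, so it is trivial. We choose values for $v_2,\dots,v_N$ in turn. Suppose $W_j\ne1$. The conjugates of $w_{j+1}$ generate a nontrivial normal subgroup, which contains $\operatorname{Alt}(X)$. So $W_j$ fails to commute with some conjugate of $w_{j+1}$, and the conjugating element is a value of $v_{j+1}$ with $W_{j+1}\ne1$. The new variables do not occur in $R$, so the tuple is still a solution of $R$.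
\end{proof}

The bound $|X|\ge5$ is needed for this argument: in $\operatorname{Sym}(4)$ every conjugate of $(1\,2)(3\,4)$ commutes with $(1\,3)(2\,4)$.

\begin{proposition}\label{prop:FE}
$F\equiv_m E$. Consequently $E$ is not recursive.
\end{proposition}

\begin{proof}
The pair $(R,w)$ is in $E$ if and only if the sentence $\forall\bar x\,(\bigwedge_{r\in R}r=1\to w=1)$ is in $F$. So $E\le_m F$.

For the converse, put the quantifier-free part of a universal sentence into conjunctive normal form. The sentence becomes a conjunction of sentences $\forall\bar x\,C_i$ $(1\le i\le k)$, where each clause has the form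
\[
C_i\;=\;\bigvee_j u_{ij}\ne1\ \vee\ \bigvee_l v_{il}=1 ,
\]
and it is in $F$ if and only if some $\forall\bar x\,C_i$ is. If $k=0$ the sentence is not in $F$, and we output $(\emptyset,1)$. If some clause has no disjunct $v_{il}=1$, it is false in the trivial group, and we output $(\emptyset,x_1)$. Otherwise $\forall\bar x\,C_i\in F$ if and only if some finite group has a solution of $R_i=\{u_{ij}\}_j$ with all $v_{il}\ne1$, and Lemma~\ref{lem:merge} gives $W_i$ with $\forall\bar x\,C_i\in F\iff(R_i,W_i)\in E$. Rename variables so that different pairs $(R_i,W_i)$ share none, and output $(\bigcup_iR_i,\ W_1\cdots W_k)$. If the product is nontrivial at a solution of $\bigcup_iR_i$, then some $W_i$ is nontrivial at a solution of $R_i$. If $(R_i,W_i)\in E$, give the value $1$ to the variables of the other pairs; their words all become trivial, and the product takes the value of $W_i$. So $F\le_m E$.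

The set $F$ is the complement of the universal theory of finite groups in the recursive set of universal sentences. By Theorem~\ref{thm:slob} it is not recursive, so neither is $E$.
\end{proof}

\begin{proposition}\label{prop:SE}
$S_\phi\le_m E$ for every p.p.\ formula $\phi$, uniformly in $\phi$.
\end{proposition}

\begin{proof}
Let $\phi=\exists\bar y\bigwedge_l\theta_l(\bar x,\bar y)=1$, and let $(G,\bar a)$ be given. If $G=1$, every equation holds in $G$, so $(G,\bar a)\in S_\phi$, and we output $(\emptyset,x_1)$. Otherwise take variables $\xi_g$ $(g\in G)$ and $\bar y$. Let $R$ consist of the words $\xi_g\xi_h\xi_{gh}^{-1}$ $(g,h\in G)$ and the words $\theta_l$ with each $x_i$ replaced by $\xi_{a_i}$. A solution of $R$ in $H$ is a homomorphism $G\to H$, $g\mapsto\xi_g$, together with witnesses for $\phi$ at the image of $\bar a$. The homomorphism is injective if and only if $\xi_g\ne1$ for all $g\ne1$. So $(G,\bar a)\in S_\phi$ if and only if some finite group has a solution of $R$ with $\xi_g\ne1$ for all $g\ne1$, and we output the pair $(R,W)$ of Lemma~\ref{lem:merge}.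
\end{proof}

\subsection*{Two letters}
A fixed formula has a fixed number of variables, so we must bound the number of letters in $(R,w)$. We store $k$ elements in one function $q$ on $\mathbb Z/N$ and retrieve them with a shift $p$. A shifted copy of $q$ has the desired entry at coordinate $0$ but unwanted entries elsewhere. A commutator of two shifted copies vanishes at every coordinate where one of the two entries is trivial, so it removes the unwanted entries if the occupied coordinates have distinct differences. The price is that each element must first be made a commutator.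

Put $\alpha_i=2^{2i-1}$ and $\beta_i=2^{2i}$, and define words in two letters by
\[
X_i(\xi,\eta)=\bigl[\eta^{\xi^{\alpha_i}},\eta^{\xi^{\beta_i}}\bigr]\qquad(i\ge1).
\]

\begin{lemma}\label{lem:two}
From a finite group $Q$ and $a_1,\dots,a_k\in Q$ one can compute a finite group $B$, an embedding $\iota\colon Q\to B$ and $p,q\in B$ with $\iota(a_i)=X_i(p,q)$ for $1\le i\le k$.
\end{lemma}

\begin{proof}
\emph{Commutators.} Let $\hat Q=\operatorname{Sym}(Q\times\{1,2\})$. For $\sigma,\sigma'\in\operatorname{Sym}(Q)$ let $\sigma\sqcup\sigma'\in\hat Q$ act as $\sigma$ on the first copy of $Q$ and as $\sigma'$ on the second. Let $\mu_a\in\operatorname{Sym}(Q)$ be right multiplication by $a$. Then $a\mapsto\mu_a\sqcup\mu_a$ embeds $Q$ in $\hat Q$. Fix $a$ and write $\mu=\mu_a$. Since $\mu^{-1}$ and $\mu$ have the same cycle type, there is $g\in\operatorname{Sym}(Q)$ with $g^{-1}\mu^{-1}g=\mu$. Let $y=\mu^{-1}\sqcup1$, and let $z$ send $(x,1)$ to $(xg,2)$ and $(x,2)$ to $(x,1)$. The permutation $z^{-1}yz$ acts by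
\[
(xg,2)\mapsto(x,1)\mapsto(x\mu^{-1},1)\mapsto(x\mu^{-1}g,2),\qquad (x,1)\mapsto(x,2)\mapsto(x,2)\mapsto(x,1).
\]
So $y^z=1\sqcup g^{-1}\mu^{-1}g=1\sqcup\mu$ and $[y,z]=y^{-1}y^z=\mu\sqcup\mu$. Regarding $Q$ as a subgroup of $\hat Q$, we obtain $y_i,z_i\in\hat Q$ with $a_i=[y_i,z_i]$.

\emph{Storage.} Let $N=2^{2k+2}$ and $B=\hat Q\wr\operatorname{Sym}(\mathbb Z/N)$. Let $p$ be the permutation $j\mapsto j-1$, so that $f^{p^n}(j)=f(j+n)$ for $f\in\hat Q^{\mathbb Z/N}$. Let $q\in\hat Q^{\mathbb Z/N}$ have $q(\alpha_i)=y_i$ and $q(\beta_i)=z_i$ for $1\le i\le k$, and value $1$ elsewhere. Then $X_i(p,q)$ is the function $j\mapsto[q(j+\alpha_i),q(j+\beta_i)]$. Suppose it is nontrivial at $j$. Then $j+\alpha_i\equiv\gamma$ and $j+\beta_i\equiv\delta\pmod N$ with $\gamma,\delta\in\{2^1,\dots,2^{2k}\}$, so $\gamma-\delta\equiv\alpha_i-\beta_i\pmod N$. Both sides have absolute value less than $2^{2k}$, so they differ by less than $N$ and are equal as integers. A nonzero difference $2^m-2^n$ determines $(m,n)$: its sign tells which exponent is smaller, the largest power of $2$ dividing it gives that exponent, and the other follows.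 Hence $\gamma=\alpha_i$ and $j=0$. At $j=0$ the value is $[y_i,z_i]=a_i$. So $X_i(p,q)=(a_i)_{(0)}$, and $\iota(a)=a_{(0)}$ is the required embedding.
\end{proof}

\begin{corollary}\label{cor:E2}
$E\le_m E_2$.
\end{corollary}

\begin{proof}
Send $(R,w)$, in variables $x_1,\dots,x_k$, to the pair $(R',w')$ obtained by substituting $X_i(x_1,x_2)$ for $x_i$. If $(p,q)$ witnesses $(R',w')\in E_2$, then the tuple $a_i=X_i(p,q)$ witnesses $(R,w)\in E$. If $\bar a$ in $Q$ witnesses $(R,w)\in E$, take $B,\iota,p,q$ from Lemma~\ref{lem:two}. Then $r'(p,q)=\iota(r(\bar a))=1$ for $r\in R$, and $w'(p,q)=\iota(w(\bar a))\ne1$.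
\end{proof}

\section{One formula that reads every presentation}\label{sec:tape}

We construct a p.p.\ formula $\phi^*$ with $E_2\le_m S_{\phi^*}$. There are three difficulties, and each dictates a part of the formula.

\subsection*{The inequation}
A p.p.\ formula cannot say $w\ne1$. But distinct elements of $G$ stay distinct in $H\ge G$, so the formula can borrow an inequation from its parameters. Let $V=\langle\tau,\tau'\rangle\cong C_2\times C_2$. For a set $Y$ let $\mathbb F_2[Y]$ be the vector space over the two-element field with basis $\{e_y:y\in Y\}$, regarded as a group.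

\begin{example}\label{ex:warm}
Given $(R,w)$ in variables $\bar y$, let $\phi_{R,w}(t,u)=\exists\bar y\,\bigl(\bigwedge_{r\in R}r(\bar y)=1\wedge t^{w(\bar y)}=u\bigr)$. Then $(V,(\tau,\tau'))\in S_{\phi_{R,w}}$ if and only if $(R,w)\in E$. Indeed, if $\bar q$ are witnesses in a finite $H\ge V$, then $\tau^{w(\bar q)}=\tau'\ne\tau$, so $w(\bar q)\ne1$. Conversely, let $\bar q$ in $Q$ witness $(R,w)\in E$, and let $H=\mathbb F_2[Q]\rtimes Q$ with $e_x^h=e_{xh}$. Since $e_1\ne e_{w(\bar q)}$, the map $\tau\mapsto e_1$, $\tau'\mapsto e_{w(\bar q)}$ embeds $V$ in $H$, and $e_1^{w(\bar q)}=e_{w(\bar q)}$.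
\end{example}

So no algorithm decides $(G,\bar a)\in S_\phi$ when $\phi$ is part of the input. This does not answer the question, which allows a different set $\Psi$ for each $\phi$. The pair $(R,w)$ has to move from the formula into the parameters.

\subsection*{The tape}
We write the words of $(R,w)$ one after another around a circle $\mathbb Z/M$, place a copy $t_j$ of $\tau$ at each position $j$, and let a parameter $s$ rotate the circle. An unknown $d$ is to act at position $j$ as the product of the letters read since the current word began. This is one condition per position, and $M$ is unbounded. The way out is that a centralizer is a subgroup. If $z=t_j$ for one position $j\in J$ and $c$ permutes $J$ cyclically, then an element that commutes with $c$ and $z$ commutes with $t_j$ for every $j\in J$. Two equations thus do the work of $|J|$ equations, and the set $J$ is carried by the parameters $c,z$. We need one such set for each letter and one for the positions where $d$ must act trivially.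

Let $(R,w)$ be given in $x_1,x_2$. Encode $x_1,x_2,x_1^{-1},x_2^{-1}$ by the letters $1,2,3,4$. The elements of $R$ become strings $\rho_1,\dots,\rho_{n-1}$ and $w$ becomes a string $\rho_n$; let $m_\kappa\ge0$ be the length of $\rho_\kappa$. For a string $\pi=i_1\cdots i_a$ and elements $\bar g=(g_1,\dots,g_4)$ of a group put $\pi(\bar g)=g_{i_1}\cdots g_{i_a}$. If $g_3=g_1^{-1}$ and $g_4=g_2^{-1}$, then $\rho_\kappa(\bar g)$ is the value of the original word at $(g_1,g_2)$.

Let $M=\sum_\kappa(m_\kappa+1)$. Split the positions $0,1,\dots,M-1$, regarded as elements of $\mathbb Z/M$, into consecutive blocks, the $\kappa$-th being $b_\kappa,b_\kappa+1,\dots,b'_\kappa=b_\kappa+m_\kappa$. So $b_1=0$, $b_{\kappa+1}=b'_\kappa+1$ and $b'_n=M-1$. For $0\le a<m_\kappa$, position $b_\kappa+a$ \emph{carries} the $(a+1)$-st letter of $\rho_\kappa$; the last position of a block carries no letter. For $j=b_\kappa+a$ with $0\le a\le m_\kappa$ let $\pi_j$ be the prefix of $\rho_\kappa$ of length $a$. Put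
\[
J_i=\{j: j\text{ carries the letter }i\}\quad(1\le i\le4),\qquad J_0=\{b_\kappa:\kappa\le n\}\cup\{b'_\kappa:\kappa<n\}.
\]
The elements of $J_0$ are the \emph{checkpoints}. Two properties will be used:
\begin{enumerate}
\item[(T1)] if $j\in J_i$ with $1\le i\le4$, then $j+1$ is in the block of $j$ and $\pi_{j+1}=\pi_j\,i$; every position other than a $b_\kappa$ is $j+1$ for such a $j$;
\item[(T2)] $\pi_{b_\kappa}$ is empty and $\pi_{b'_\kappa}=\rho_\kappa$.
\end{enumerate}
In $V\wr\operatorname{Sym}(\mathbb Z/M)$ define thirteen elements:
\begin{itemize}
\item $s$ is the cycle $j\mapsto j+1$;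
\item for $0\le i\le4$, $c_i$ permutes the points of $J_i$ cyclically in increasing order and fixes all other points (so $c_i=1$ if $|J_i|\le1$);
\item for $0\le i\le4$, $z_i=\tau_{(j)}$ with $j$ the least element of $J_i$, and $z_i=1$ if $J_i=\emptyset$;
\item $t=\tau_{(0)}$ and $u=\tau'_{(M-1)}$.
\end{itemize}
Let $\bar a_{R,w}=(s,c_0,\dots,c_4,z_0,\dots,z_4,t,u)$ and $A_{R,w}=\langle\bar a_{R,w}\rangle$. Both are computable from $(R,w)$. Put $t_j=t^{s^j}$, which equals $\tau_{(j)}$ by (W1).

\subsection*{From one point to a whole orbit}
An arbitrary extension $H$ has no coordinates, and the tape tests $d$ only through its action on the $t_j$. So a relator $\rho_\kappa$ yields $t^{\rho_\kappa(\bar r)}=t$ for the unknown letters $\bar r$, which is weaker than $\rho_\kappa(\bar r)=1$. In the regular representation of a group the two are equivalent, because left multiplications commute with right multiplications and move the base point anywhere. We add unknowns $l_i$ that imitate left multiplications.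

\begin{definition}\label{def:phi}
The formula $\phi^*(s,c_0,\dots,c_4,z_0,\dots,z_4,t,u)$ says that there exist $r_1,\dots,r_4$, $l_1,\dots,l_4$, $d$ such that, for all $i,i'\in\{1,2,3,4\}$:
\begin{enumerate}
\item[(F1)] $r_1r_3=1$, $r_2r_4=1$, and $[r_i,s]=1$;
\item[(F2)] $[l_i,r_{i'}]=1$ and $t^{l_i}=t^{r_i}$;
\item[(F3)] $f_i=s\,d\,r_i^{-1}s^{-1}d^{-1}$ commutes with $c_i$ and with $z_i$;
\item[(F4)] $d$ commutes with $c_0$ and with $z_0$;
\item[(F5)] $(t^{s^{-1}})^d=u$.
\end{enumerate}
\end{definition}

Here $f_i$ abbreviates a word, so $\phi^*$ is one fixed p.p.\ formula with $13$ free variables. Conditions (F1)--(F4) hold when all witnesses are $1$; only (F5) excludes this.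

Let $H\ge A_{R,w}$ contain witnesses. For $j\in J_i$ the element $t_j$ is a conjugate of $z_i$ by a power of $c_i$, by (W1). So (F3) gives $t_j^{f_i}=t_j$ for $j\in J_i$, and (F4) gives $t_j^d=t_j$ for $j\in J_0$. Since $f_i\cdot dsr_i=sd$ and $t_j^s=t_{j+1}$, we obtain the \emph{reading rules}
\begin{equation}\label{eq:rules}
t_{j+1}^{\,d}=(t_j^{\,d})^{sr_i}\quad(j\in J_i,\ 1\le i\le4),\qquad t_j^{\,d}=t_j\quad(j\in J_0).
\end{equation}

\begin{example}\label{ex:tape}
Let $R=\{x_1\}$ and $w=x_2^{-1}x_1x_2$. This pair is not in $E_2$. Here $\rho_1=1$, $\rho_2=412$ and $M=6$, and the tape is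
\[
\begin{array}{l|cc|cccc}
\text{position }j&0&1&2&3&4&5\\ \hline
\text{letter carried}&1&&4&1&2&\\
\text{checkpoint}&\bullet&\bullet&\bullet&&&\\
\pi_j(\bar r)&1&r_1&1&r_4&r_4r_1&r_4r_1r_2
\end{array}
\]
So $c_0=(0\,1\,2)$, $c_1=(0\,3)$, $c_2=c_3=c_4=1$, and $z_0=z_1=t_0$, $z_2=t_4$, $z_3=1$, $z_4=t_2$. Suppose some $H\ge A_{R,w}$ contains witnesses. In the first block, \eqref{eq:rules} gives $t_0^d=t_0$ and $t_1^d=t_0^{sr_1}=t_1^{r_1}$. Position $1$ is a checkpoint, so $t_1^{r_1}=t_1$, and conjugation by $s^{-1}$ gives $t^{r_1}=t$. In the second block $t_2^d=t_2$, and, since $s$ commutes with the $r_i$,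
\[
t_3^d=t_2^{sr_4}=t_3^{r_4},\qquad t_4^d=t_3^{r_4sr_1}=t_4^{r_4r_1},\qquad t_5^d=t_4^{r_4r_1sr_2}=t_5^{r_4r_1r_2}.
\]
By (F5), $t_5^{r_4r_1r_2}=u\ne t_5$, so $t^{r_4r_1r_2}\ne t$. So far there is no contradiction, since $r_1$ fixes $t$ but might move $t^{r_4}$. Now (F2) gives
\[
t^{r_4r_1}=t^{l_4r_1}=t^{r_1l_4}=t^{l_4}=t^{r_4},
\]
so $t^{r_4r_1r_2}=t^{r_4r_2}=t$, a contradiction. Thus $(A_{R,w},\bar a_{R,w})\notin S_{\phi^*}$.
\end{example}

\begin{proposition}\label{prop:encode}
$(A_{R,w},\bar a_{R,w})\in S_{\phi^*}$ if and only if $(R,w)\in E_2$. Hence $E_2\le_m S_{\phi^*}$.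
\end{proposition}

\begin{proof}
\emph{From an extension to a solution.} Let $H\ge A_{R,w}$ be finite, with witnesses $r_i,l_i,d$.

\emph{Step 1: $t_j^d=t_j^{\pi_j(\bar r)}$ for every position $j$.} We argue by induction along each block. At $j=b_\kappa$ the prefix is empty and $j\in J_0$, so the second reading rule applies. If the statement holds at $j\in J_i$, then the first reading rule, $[r_{i'},s]=1$ and (T1) give
\[
t_{j+1}^{\,d}=t_j^{\,\pi_j(\bar r)\,s\,r_i}=t_j^{\,s\,\pi_j(\bar r)\,r_i}=t_{j+1}^{\,\pi_{j+1}(\bar r)} .
\]

\emph{Step 2: $t^{\rho_\kappa(\bar r)}=t$ for $\kappa<n$, and $t^{\rho_n(\bar r)}\ne t$.} For $\kappa<n$ and $j=b'_\kappa\in J_0$, Step 1 and (T2) give $t_j^{\rho_\kappa(\bar r)}=t_j^d=t_j$. For $j=b'_n=M-1$ we have $t_j=t^{s^{-1}}$, since $s^M=1$, so $t_j^{\rho_n(\bar r)}=t_j^d=u$ by (F5). Here $u=\tau'_{(M-1)}\ne\tau_{(M-1)}=t_j$ in $A_{R,w}$, hence in $H$. In both cases conjugate by $s^{-j}$, which takes $t_j$ to $t$ and commutes with the $r_i$.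

\emph{Step 3: the action on the orbit of $t$.} Let $X=\{t^g:g\in\langle r_1,r_2\rangle\}$. This set is finite because $H$ is, and conjugation gives a homomorphism $\langle r_1,r_2\rangle\to\operatorname{Sym}(X)$. By (F1), every element of $X$ is $t^{v}$ with $v=r_{i_1}\cdots r_{i_a}$. We show by induction on $a$ that $t^v=t^\lambda$ for $\lambda=l_{i_a}\cdots l_{i_1}$. For $a=0$ there is nothing to prove. If $t^{r_{i_1}\cdots r_{i_{a-1}}}=t^{\lambda'}$ with $\lambda'=l_{i_{a-1}}\cdots l_{i_1}$, then (F2) gives
\[
t^v=t^{\lambda'r_{i_a}}=t^{r_{i_a}\lambda'}=t^{l_{i_a}\lambda'}=t^\lambda .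
\]
For $\kappa<n$ the element $\rho_\kappa(\bar r)$ commutes with $\lambda$ and fixes $t$, so
\[
(t^v)^{\rho_\kappa(\bar r)}=t^{\lambda\rho_\kappa(\bar r)}=t^{\rho_\kappa(\bar r)\lambda}=t^\lambda=t^v .
\]
Thus the images of $r_1,r_2$ in $\operatorname{Sym}(X)$ form a solution of $R$, and the value of $w$ moves $t\in X$. So $(R,w)\in E_2$.

\emph{From a solution to an extension.} Let $q_1,q_2$ in a finite group $Q$ witness $(R,w)\in E_2$. Put $q_3=q_1^{-1}$, $q_4=q_2^{-1}$ and $\omega=\rho_n(\bar q)\ne1$; also $\rho_\kappa(\bar q)=1$ for $\kappa<n$. We enlarge the group of Example~\ref{ex:warm} by left multiplications. Let $(g,h)\in Q\times Q$ act on $\mathbb F_2[Q]$ by $e_x\mapsto e_{g^{-1}xh}$. This is a right action, since applying $(g,h)$ and then $(g',h')$ sends $e_x$ to $e_{(gg')^{-1}x(hh')}$. Let $K=\mathbb F_2[Q]\rtimes(Q\times Q)$, and write $\mathcal L(g)=(g,1)$, $\mathcal R(h)=(1,h)$. These are homomorphisms $Q\to K$ with commuting images, and $e_x^{\mathcal L(g)}=e_{g^{-1}x}$, $e_x^{\mathcal R(h)}=e_{xh}$.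

Since $\omega\ne1$, the map $\tau\mapsto e_1$, $\tau'\mapsto e_\omega$ embeds $V$ in $K$. By (W3), $A_{R,w}$ embeds in the finite group $H=K\wr\operatorname{Sym}(\mathbb Z/M)$, with $t_j=(e_1)_{(j)}$ and $u=(e_\omega)_{(M-1)}$. Define witnesses in $K^{\mathbb Z/M}$ by
\[
r_i(j)=\mathcal R(q_i),\qquad l_i(j)=\mathcal L(q_i^{-1}),\qquad d(j)=\mathcal R(\pi_j(\bar q)).
\]

(F1) We have $(r_1r_3)(j)=\mathcal R(q_1q_3)=1$ and $(r_2r_4)(j)=\mathcal R(q_2q_4)=1$. The $r_i$ are constant, so they commute with $s$ by (W2).

(F2) The values of $l_i$ and $r_{i'}$ commute at every position. By (W1), $t^{l_i}$ and $t^{r_i}$ both equal $(e_{q_i})_{(0)}$.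

(F3) Since $sds^{-1}=d^{s^{-1}}$ is the function $j\mapsto d(j+1)$ and $r_i$ commutes with $s$, we have $f_i=(sds^{-1})r_i^{-1}d^{-1}\in K^{\mathbb Z/M}$ and
\begin{equation}\label{eq:f}
f_i(j)=d(j+1)\,r_i(j)^{-1}\,d(j)^{-1}.
\end{equation}
For $j\in J_i$, (T1) gives $d(j+1)=d(j)\mathcal R(q_i)$, so $f_i(j)=1$. Thus $f_i$ is trivial on $J_i$, and it commutes with $c_i$ and $z_i$ by (W2).

(F4) By (T2), $d(b_\kappa)=1$ for all $\kappa$, and $d(b'_\kappa)=\mathcal R(\rho_\kappa(\bar q))=1$ for $\kappa<n$. So $d$ is trivial on $J_0$, and (W2) applies again.

(F5) We have $t^{s^{-1}}=(e_1)_{(M-1)}$ and $d(M-1)=\mathcal R(\omega)$, so $(t^{s^{-1}})^d=(e_\omega)_{(M-1)}=u$ by (W1).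
\end{proof}

In the first half of the proof, finiteness of $H$ is used only to make $X$ finite; in the second half, finiteness of $Q$ is used only to make $H$ finite.

\begin{remark}\label{rem:left}
The proposition fails if (F2) is omitted. Take the pair of Example~\ref{ex:tape}, which is not in $E_2$. Let $K=\mathbb F_2[\{1,2,3\}]\rtimes\operatorname{Sym}(3)$ with $e_y^\sigma=e_{y\sigma}$, embed $V$ by $\tau\mapsto e_1$, $\tau'\mapsto e_3$, and let $q_1=(2\,3)$, $q_2=(1\,2)$. In $K\wr\operatorname{Sym}(\mathbb Z/6)$ let $r_1=r_3$ be constant $q_1$, let $r_2=r_4$ be constant $q_2$, and let $d$ have the values $1,1,1,q_2,q_1q_2q_1,q_1q_2q_1q_2$ at $0,\dots,5$. Then (F1) holds, and (F4) holds since $d$ is trivial on $J_0=\{0,1,2\}$. Formula~\eqref{eq:f} gives $f_4(2)=f_2(4)=1$ and $f_1(0)=f_1(3)=q_1$. So $f_1$ commutes with $c_1=(0\,3)$, and with $z_1=(e_1)_{(0)}$ because $q_1$ fixes $1$; this gives (F3), as $c_3=z_3=1$. Finally $d(5)$ sends $1\mapsto1\mapsto2\mapsto3\mapsto3$, which is (F5).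
\end{remark}

\section{Proofs of Theorems~\ref{thm:main} and~\ref{thm:degree}}\label{sec:proofs}

By Propositions~\ref{prop:FE} and~\ref{prop:encode} and Corollary~\ref{cor:E2}, $S_{\phi^*}$ is not recursive, so $\phi^*$ already answers the question. The words $X_i$ that reduced the number of letters also reduce the number of free variables. Put
\[
\phi_0(x_1,x_2)=\phi^*\bigl(X_1(x_1,x_2),\dots,X_{13}(x_1,x_2)\bigr).
\]
Substituting words for free variables turns equations into equations, so $\phi_0$ is p.p.

\begin{lemma}\label{lem:13to2}
$S_{\phi^*}\le_m S_{\phi_0}$.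
\end{lemma}

\begin{proof}
Given $(G,\bar a)$ with $\bar a$ of length $13$, compute $B,\iota,p,q$ as in Lemma~\ref{lem:two}. In any $H\ge B$ the statements $\phi_0(p,q)$ and $\phi^*(\iota(\bar a))$ are the same, so $(B,(p,q))\in S_{\phi_0}$ if and only if $(B,\iota(\bar a))\in S_{\phi^*}$. By Lemma~\ref{lem:amalg}, applied in $B$ and in $G$,
\[
(B,\iota(\bar a))\in S_{\phi^*}\iff(\langle\bar a\rangle,\bar a)\in S_{\phi^*}\iff(G,\bar a)\in S_{\phi^*},
\]
since $\iota$ maps $(\langle\bar a\rangle,\bar a)$ isomorphically onto $(\langle\iota(\bar a)\rangle,\iota(\bar a))$.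
\end{proof}

Proposition~\ref{prop:FE}, Corollary~\ref{cor:E2}, Proposition~\ref{prop:encode}, Lemma~\ref{lem:13to2} and Proposition~\ref{prop:SE} give, in this order,
\begin{equation}\label{eq:chain}
F\equiv_m E\le_m E_2\le_m S_{\phi^*}\le_m S_{\phi_0}\le_m E .
\end{equation}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The set $E$ is not recursive, so by \eqref{eq:chain} neither is $S_{\phi_0}$. By Lemma~\ref{lem:re}, no r.e.\ set of first-order formulas captures $\phi_0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:degree}]
(i) Compose the reduction $S_\phi\le_m E$ of Proposition~\ref{prop:SE}, which is uniform in $\phi$, with the fixed reduction $E\le_m S_{\phi_0}$ from \eqref{eq:chain}. (ii) All sets in \eqref{eq:chain} are many-one equivalent. (iii) If $\Psi$ captures $\phi_0$, then $F\le_m S_{\phi_0}\le_T\Psi$ by (ii) and Lemma~\ref{lem:re}. A universal sentence is true in all finite groups if and only if it is not in $F$, so an oracle for $\Psi$ decides the universal theory of finite groups.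
\end{proof}

\begin{remark}\label{rem:one}
We do not settle whether one free variable suffices. Let $\phi(x)=\exists\bar y\bigwedge_l\theta_l(x,\bar y)=1$, and let $P$ be the group with generators $x,\bar y$ and relators $\theta_l$. By Lemma~\ref{lem:amalg}, whether $(G,a)\in S_\phi$ depends only on the order of $a$. An element $a$ and witnesses $\bar b$ in a finite group generate a finite quotient of $P$ in which $x$ maps to $a$, and every finite quotient of $P$ arises in this way. So $(G,a)\in S_\phi$ if and only if $x$ has the order of $a$ in some finite quotient of $P$. The one-variable case is thus a question about the possible orders of one element in the finite quotients of a finitely presented group.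
\end{remark}

\begin{thebibliography}{1}

\bibitem{Slobodskoi}
A.~M. Slobodskoi, \emph{Unsolvability of the universal theory of finite groups}, Algebra and Logic \textbf{20} (1981), 139--156.

\end{thebibliography}
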